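# A Morita duality between an artinian ring and a ring that is not left artinian

Rings have an identity and modules are unital. For division rings $D\subseteq C$ write $[C:D]_L=\dim({}_DC)$ and $[C:D]_R=\dim(C_D)$. The unit rows or unit columns of any length are written $\varepsilon_1,\varepsilon_2,\dots$. The rank of a matrix over a division ring is the left dimension of its row space, which equals the right dimension of its column space and also the least $r$ such that the matrix is a product of a matrix with $r$ columns and a matrix with $r$ rows.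

## 1. A ring that acts on columns over $D$

Let $D\subseteq C$ be division rings, let $m\ge 2$, and let $u_1=1,u_2,\dots,u_m\in C$ be left $D$-independent. Put
$$N=\sum_{j=1}^m Du_j,\qquad B_0=\{z\in C: Nz\subseteq N\}. \tag{1}$$
Then $B_0$ is a subring of $C$. For $z\in B_0$ each $u_iz$ is a unique left $D$-combination of the $u_j$, so we may define $\rho_0(z)\in M_m(D)$ by
$$u_iz=\sum_j\rho_0(z)_{ij}u_j. \tag{2}$$
From $u_izz'=\sum_j\rho_0(z)_{ij}u_jz'=\sum_{j,l}\rho_0(z)_{ij}\rho_0(z')_{jl}u_l$ we see that $\rho_0:B_0\to M_m(D)$ is a ring homomorphism. So $B_0$ acts on the left of the space $D^m$ of columns. The whole proof watches this action. Here are two extreme cases.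

**Example 1.1 (a small $B_0$).** Let $k_0$ be a field, $L=k_0(t_i:i\in\mathbb Z)$, and let $\sigma$ be the automorphism of $L$ over $k_0$ with $\sigma(t_i)=t_{i+1}$. The skew polynomial ring $L[x;\sigma]$, with $xa=\sigma(a)x$, is an Ore domain. Let $C_0$ be its division ring of fractions, $D_0=k_0(t_0)$ and $u_j=x^{j-1}$ for $1\le j\le m$. The powers of $x$ are left independent over $L$, and also right independent, because $\sigma$ is bijective. We claim that $B_0=k_0$.

Let $z\in B_0$. Since $1\in N$ we have $z\in N$, so $z=\sum_{i<m}a_ix^i$ with $a_i\in D_0$. Since $x=u_2\in N$, also $xz=\sum_i\sigma(a_i)x^{i+1}\in N$. The coefficient of $x^m$ must vanish, so $a_{m-1}=0$. The other coefficients $\sigma(a_i)$ lie in $k_0(t_1)\cap k_0(t_0)=k_0$, so $a_i\in k_0$ for all $i$. Finally $x^{m-1}z=\sum_ia_ix^{i+m-1}\in N$ forces $a_i=0$ for $i\ge1$. So $z=a_0\in k_0$. Conversely $k_0$ is central in $C_0$, so $k_0\subseteq B_0$, and it acts on $D_0^m$ by scalars. In particular the columns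
$$w_r=(t_0^{\,r},0,\dots,0)^T\qquad(r=1,2,\dots) \tag{3}$$
are left $B_0$-independent: there are infinitely many independent vectors in a space of right dimension $m$, because the ring that acts on the left is so small.

**Example 1.2 (the full case $N=C$).** Suppose that $u_1,\dots,u_m$ is a basis of ${}_DC$. Then $B_0=C$. Consider the dual space
$$W=\operatorname{Hom}_D({}_DC,{}_DD),\qquad (cf)(x)=f(xc),\quad (fd)(x)=f(x)d .$$
This is a $C$-$D$-bimodule: $(c'(cf))(x)=(cf)(xc')=f(xc'c)=((c'c)f)(x)$. Identify $W$ with $D^m$ by $f\mapsto(f(u_i))_i$. By (2),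
$$(cf)(u_i)=f(u_ic)=\sum_j\rho_0(c)_{ij}f(u_j),$$
so the left action of $C$ on $W$ is the action through $\rho_0$ on columns. Clearly $\dim W_D=m$. If $C$ is commutative, the two actions of $D$ on $W$ agree, so $\dim({}_DW)=m=[C:D]_L$ and hence $\dim({}_CW)=1$.

We want to go from the first example to the second: to enlarge $D$ and $C$ until $N=C$, while infinitely many columns stay independent over the growing ring $B_0$. We also want to keep the right degree finite. This is the bookkeeping for that.

**Definition 1.3.** Fix $m\ge2$ and $n\ge3$. A state consists of division rings $D\subseteq C$, elements $u_1=1,u_2,\dots,u_m\in C$ that are left $D$-independent, elements $v_1=1,v_2,\dots,v_n\in C$ that are right $D$-independent, and columns $w_1,w_2,\ldots\in D^m$, $w_k=(w_{kj})_j$, that are left $B_0$-independent: if $\sum_k\rho_0(z_k)w_k=0$ is a finite sum with $z_k\in B_0$, then all $z_k=0$. Here $N$, $B_0$, $\rho_0$ are given by (1) and (2).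

Example 1.1 with $v_l=x^{l-1}$ for $1\le l\le n$ and the columns (3) is a state. States serve to prove the following theorem.

**Theorem 1.4.** For all integers $m\ge2$, $n\ge3$ there are division rings $D\subset C$ with $[C:D]_L=m$, $[C:D]_R=n$ and $\dim({}_CW)=\infty$, where $W=\operatorname{Hom}_D({}_DC,{}_DD)$.

## 2. Morita duality, and the triangular rings built from $C$, $D$, $W$

For a bimodule ${}_RE_S$, a left $R$-module $M$ has the dual $M^*=\operatorname{Hom}_R(M,E)$, a right $S$-module, and a right $S$-module has a dual left $R$-module in the same way. A module is $E$-reflexive if the evaluation map to its double dual is an isomorphism.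

**Definition 2.1.** The bimodule ${}_RE_S$ defines a Morita duality if ${}_RR$, ${}_RE$, $S_S$, $E_S$ are $E$-reflexive and the classes of $E$-reflexive left $R$-modules and right $S$-modules are closed under submodules and factor modules. Equivalently, ${}_RE_S$ is faithfully balanced (the canonical maps $R\to\operatorname{End}(E_S)$ and $S\to\operatorname{End}({}_RE)$ are isomorphisms), and both ${}_RE$ and $E_S$ are injective cogenerators.

We shall verify the second form. Recall that an injective module that contains a copy of every simple module is a cogenerator: if $0\ne x\in M$, then $Rx$ has a simple factor module, this embeds in the injective module, and the resulting map $Rx\to E$, nonzero at $x$, extends to $M$.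

**Example 2.2.** Let $R$ be a finite-dimensional algebra over a field $k_0$ and $E=\operatorname{Hom}_{k_0}(R,k_0)$, an $R$-$R$-bimodule. Then $\operatorname{Hom}_R(M,E)\cong\operatorname{Hom}_{k_0}(M,k_0)$ on both sides, so $E$ is an injective cogenerator on both sides. Moreover $\operatorname{Hom}_R(E,E)\cong\operatorname{Hom}_{k_0}(E,k_0)\cong R$ by the action, on both sides. So $E$ defines a Morita duality with $S=R$, and $S$ is artinian on both sides.

The following theorem is known: there is a duality between the finitely generated (f.g.) left $R$-modules and the f.g. right $S$-modules if and only if $R$ is left artinian and some ${}_RE_S$ defines a Morita duality, if and only if $S$ is right artinian and some ${}_RE_S$ defines a Morita duality. So the left condition on $R$ passes to the right condition on $S$. Now let $R$ be artinian on both sides. Must $S$ be artinian on both sides? The answer is no.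

**Theorem 2.3.** With $C,D,W$ as in Theorem 1.4, let
$$R=\begin{pmatrix}C&C\\0&D\end{pmatrix},\qquad S=\begin{pmatrix}C&W\\0&D\end{pmatrix},\qquad E=\begin{pmatrix}C&0\\C&D\end{pmatrix}$$
with actions
$$\begin{pmatrix}c&v\\0&d\end{pmatrix}\begin{pmatrix}x&0\\y&z\end{pmatrix}=\begin{pmatrix}cx+vy&0\\dy&dz\end{pmatrix},\qquad \begin{pmatrix}x&0\\y&z\end{pmatrix}\begin{pmatrix}c&f\\0&d\end{pmatrix}=\begin{pmatrix}xc&0\\yc&f(y)+zd\end{pmatrix}.$$
Then $R$ is artinian (left length $3$, right length $n+2$), ${}_RE_S$ defines a Morita duality, and $S$ is right artinian (length $m+2$) but neither left artinian nor left noetherian.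

We prove now that Theorem 1.4 implies Theorem 2.3.

**Step 1: chain conditions.** This step reads them off from dimensions. The columns of $R$ are left modules of lengths $1$ and $\dim({}_CC)+1=2$, and its rows are right modules of lengths $1+\dim C_D=1+n$ and $1$. So $R$ is artinian with left length $3$ and right length $n+2$. The rows of $S$ are right modules of lengths $1+\dim W_D=1+m$ and $1$. For each left $C$-subspace $W'\subseteq W$ the set $\begin{pmatrix}0&W'\\0&0\end{pmatrix}$ is a left ideal of $S$. Since $\dim({}_CW)=\infty$, there are infinite ascending and descending chains of such left ideals.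

**Step 2: $E$ is a bimodule.** The left action is associative by inspection. For the right action the points are $f(yc)=(cf)(y)$ and $f(y)d=(fd)(y)$. The actions commute because $f(dy)=df(y)$.

**Step 3: the left side.** The aim is that ${}_RE$ is an injective cogenerator with endomorphism ring $S$. A left $R$-module $M$ is the same as a $D$-linear map $\psi:V\to U$, where $U=e_{11}M$ is a left $C$-space, $V=e_{22}M$ is a left $D$-space, and $\psi$ is multiplication by the matrix unit $e_{12}$. The two columns of $E$ are the modules
$$E_1=(C\xrightarrow{\ \mathrm{id}\ }C),\qquad E_2=(D\to0).$$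
A homomorphism $M\to E_1$ is a pair of a $D$-linear $g:V\to C$ and a $C$-linear $h:U\to C$ with $g=h\psi$. So $h$ is arbitrary and determines $g$, and $\operatorname{Hom}_R(M,E_1)\cong\operatorname{Hom}_C(U,C)$. Likewise $\operatorname{Hom}_R(M,E_2)=\operatorname{Hom}_D(V,D)$. Both are exact functors of $M$, so ${}_RE=E_1\oplus E_2$ is injective. The simple modules are $(0\to C)$ and $(D\to0)$, since $R$ modulo the nilpotent ideal $\begin{pmatrix}0&C\\0&0\end{pmatrix}$ is $C\times D$. The first is contained in $E_1$ and the second is $E_2$. So ${}_RE$ is a cogenerator. From the two formulas,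
$$\operatorname{Hom}(E_1,E_1)=C,\quad \operatorname{Hom}(E_1,E_2)=\operatorname{Hom}_D(C,D)=W,\quad \operatorname{Hom}(E_2,E_1)=\operatorname{Hom}_C(0,C)=0,\quad \operatorname{Hom}(E_2,E_2)=D,$$
where $C$ and $D$ act by right multiplication and $f\in W$ acts by $y\mapsto f(y)$. This is the right action of $S$, so $S\to\operatorname{End}({}_RE)$ is an isomorphism.

**Step 4: the right side.** The aim is the same for $E_S$ and $R$. A right $S$-module consists of a right $C$-space $Y_1$, a right $D$-space $Y_2$ and a map $Y_1\otimes_CW\to Y_2$, that is, a $C$-linear map $Y_1\to\operatorname{Hom}_D(W_D,Y_2)$. There is a natural map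
$$Y_2\otimes_DC\to\operatorname{Hom}_D(W_D,Y_2),\qquad y\otimes c\mapsto(f\mapsto yf(c)).$$
It is well defined since $f(dc)=df(c)$, and right $C$-linear since $f(cc')=(c'f)(c)$. It is bijective: if $u_1,\dots,u_m$ is a basis of ${}_DC$ and $f_1,\dots,f_m$ is the dual basis of $W_D$, both sides become $Y_2^m$, by $\sum y_j\otimes u_j$ and by the values at the $f_j$. So a right $S$-module is a $C$-linear map $\mu:Y_1\to Y_2\otimes_DC$. The rows of $E$ are
$$F_1=(C\to0),\qquad F_2=(C\to D\otimes_DC,\ y\mapsto1\otimes y),$$
and the second map is bijective. A homomorphism from $M=(\mu:Y_1\to Y_2\otimes_D C)$ to $F_2$ is a pair $g:Y_1\to C$, $h:Y_2\to D$ with $1\otimes g(y)=(h\otimes1)\mu(y)$. So $h$ is arbitrary and determines $g$, and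
$$\operatorname{Hom}_S(M,F_1)=\operatorname{Hom}_C(Y_1,C),\qquad\operatorname{Hom}_S(M,F_2)\cong\operatorname{Hom}_D(Y_2,D).$$
Both are exact, so $E_S$ is injective. It contains the simple modules $(C,0)=F_1$ and $(0,D)\subset F_2$, and these are all, since $S$ modulo a nilpotent ideal is $C\times D$. So $E_S$ is a cogenerator. Finally $\operatorname{Hom}(F_1,F_1)=C$; $\operatorname{Hom}(F_2,F_1)=\operatorname{Hom}_C(C_C,C_C)=C$, where $v\in C$ acts by $(y,z)\mapsto vy$; $\operatorname{Hom}(F_1,F_2)\cong\operatorname{Hom}_D(0,D)=0$; and $\operatorname{Hom}(F_2,F_2)\cong\operatorname{Hom}_D(D_D,D_D)=D$, where $d$ acts by $(y,z)\mapsto(dy,dz)$. This is the left action of $R$, so $R\to\operatorname{End}(E_S)$ is an isomorphism. $\square$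

Everything now rests on Theorem 1.4.

## 3. Left degree two, and why a direct construction stops

Let us try $m=2$ by hand. Let $[C:D]_L=2$ and $u\in C\setminus D$, so $C=D\oplus Du$. Then for $d\in D$
$$ud=\sigma(d)u+\delta(d),\qquad u^2=\lambda u+\mu,\qquad \sigma(d),\delta(d),\lambda,\mu\in D. \tag{4}$$
Comparing $u(dd')$ with $(ud)d'=\sigma(d)\sigma(d')u+\sigma(d)\delta(d')+\delta(d)d'$ shows that $\sigma$ is a ring endomorphism of $D$.

**Proposition 3.1.** In this situation, with possibly infinite values,
$$[C:D]_R=1+[D:\sigma(D)]_R,\qquad 2\dim({}_CW)=1+[D:\sigma(D)]_L .$$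

*Proof.* The right $D$-space $C$ contains $D$, of dimension $1$. In $C/D=D\bar u$ we have $(b\bar u)d=b\sigma(d)\bar u$, so $\dim(C/D)_D=[D:\sigma(D)]_R$. This is the first formula. For the second, restriction to $D$ is a surjection of left $D$-spaces $W\to\operatorname{Hom}_D({}_DD,{}_DD)$. The target has left dimension $1$, since $(dg)(1)=g(d)=dg(1)$. The kernel is $fD$, where $f(a+bu)=b$, because a functional that vanishes on $D$ is determined by its value at $u$. Now $(df)(a+bu)=f(ad+b\sigma(d)u+b\delta(d))=b\sigma(d)$, so $df=f\sigma(d)$. Hence $\dim({}_DfD)=[D:\sigma(D)]_L$, and $\dim({}_DW)=1+[D:\sigma(D)]_L$. As $\dim({}_DC)=2$, also $\dim({}_DW)=2\dim({}_CW)$. $\square$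

**Corollary 3.2.** If $[C:D]_L=[C:D]_R=2$, then $\dim({}_CW)=1$.

*Proof.* The first formula gives $[D:\sigma(D)]_R=1$, so $\sigma(D)=D$ and $[D:\sigma(D)]_L=1$. The second formula gives $2\dim({}_CW)=2$. $\square$

So for $m=2$ the hypothesis $n\ge3$ in Theorem 1.4 cannot be weakened ($n=1$ would force $C=D$).

Proposition 3.1 suggests a construction for $m=2$: choose a division ring $D$ with an endomorphism $\sigma$ such that $[D:\sigma(D)]_R=n-1\ge2$ and $[D:\sigma(D)]_L=\infty$, and adjoin $u$ with the simplest rule $ud=\sigma(d)u$, that is, $\delta=0$. This stops at associativity. Here $\mu\ne0$, since otherwise $u^2=\lambda u$ and $u=\lambda\in D$. Compute $u^2d$ in two ways: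
$$u(ud)=\sigma^2(d)u^2=\sigma^2(d)\lambda u+\sigma^2(d)\mu,\qquad (\lambda u+\mu)d=\lambda\sigma(d)u+\mu d .$$
The constant terms give $\sigma^2(d)=\mu d\mu^{-1}$ for all $d$, so $\sigma$ is onto and $n=2$. This is the case excluded by Corollary 3.2. With $\delta\neq0$ the same computation gives the conditions
$$\sigma^2(d)\lambda+\delta\sigma(d)+\sigma\delta(d)=\lambda\sigma(d),\qquad \sigma^2(d)\mu+\delta^2(d)=\lambda\delta(d)+\mu d .$$
These tie $D$ to its own maps $\sigma$ and $\delta$, so we cannot first choose $D$ and $\sigma$ and then adjoin $u$. We shall write down no formulas for $D$ and $C$, and build both rings together.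

## 4. Growing $D$ and $C$ in turn

In the state of Example 1.1 the ring $C$ is too large for $D$: it is spanned neither by the $u_j$ on the left nor by the $v_l$ on the right. We repair this by enlarging $D$, and alternate two steps.

The left step passes from a state $(D\subseteq C)$ to a state $(D'\subseteq C')$ with $D\subseteq D'$, $C\subseteq C'$, the same $u_j$, $v_l$, $w_k$, and $C\subseteq\sum_jD'u_j$. The right step does the same with $C\subseteq\sum_lv_lD'$. In both steps $C'$ is again too large for $D'$, but the union of the chain satisfies both spanning conditions. The columns survive for a definite reason: after a left step the new ring $B_0'$ will be exactly $C$, and after a right step $B_0'$ will be exactly $B_0$.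

What does the left step ask for? If $C\subseteq\sum D'u_j$ inside $C'$, and the $u_j$ form a left $D'$-basis of a right $C$-submodule, then right multiplication gives a homomorphism $\rho:C\to M_m(D')$ with $\varepsilon_1\rho(u_j)=\varepsilon_j$ and $\varepsilon_1\rho(d)=d\varepsilon_1$ for $d\in D$. So we first look for $D'$ and $\rho$, and then for a division ring $C'$ that contains $D'$, $C$ and the row space $D'^m$. Existence is not enough. We must exclude new linear relations, for instance among the $v_l$ over $D'$, and must show that the $w_k$ do not become dependent over $C$. We need an extension in which each linear relation already has a reason in the old data. The right form of "reason" is a matrix factorization, and the next section states the tool.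

## 5. Inner rank over a triangular ring

Let $A,B$ be division rings, ${}_AX_B$ a bimodule, and $T=\begin{pmatrix}A&X\\0&B\end{pmatrix}$ with diagonal idempotents $e_A,e_B$.

**Definition 5.1.** A $T$-matrix has rows and columns labelled by types $A,B$, and its $(i,j)$-entry lies in $e_{\mathrm{type}(i)}Te_{\mathrm{type}(j)}$. So $(A,A)$-entries lie in $A$, $(A,B)$-entries in $X$, $(B,B)$-entries in $B$, and $(B,A)$-entries are $0$. Fix $m\ge1$ and give type $A$ weight $1$ and type $B$ weight $m$. The inner rank $\operatorname{rk}M$ is the least $a+mb$ such that $M=\Gamma\Delta$ with $T$-matrices $\Gamma,\Delta$ whose middle index set has $a$ labels $A$ and $b$ labels $B$.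

**Example 5.2.** Let $D\subseteq C$ be division rings, $A=D$, $B=C$, $X={}_DC_C$, and let $M=\binom1c$ with two rows of type $A$ and one column of type $B$. If $m=1$, then $\operatorname{rk}M=1$, by $M=\binom1c(1)$ with middle label $B$. If $m=2$, this factorization has weight $2$, and weight $1$ is possible only with $a=1$, $b=0$: $1=y_1z$ and $c=y_2z$ with $y_i\in D$, $z\in C$. Then $c=y_2y_1^{-1}\in D$. So for $m=2$ the inner rank is $1$ if $c\in D$ and $2$ otherwise.

**Theorem 5.3.** Let $x_1,\dots,x_m\in X$ be left $A$-independent. There are a division ring $F$, ring homomorphisms $\theta:A\to F$, $\rho:B\to M_m(F)$ and an additive map $\xi:X\to F^m$ (rows) with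
$$\xi(axb)=\theta(a)\xi(x)\rho(b),\qquad \xi(x_i)=\varepsilon_i,$$
such that for every $T$-matrix $M$ the matrix $\widehat M$ over $F$, obtained by replacing each entry by its image (blocks of size $1\times1$, $1\times m$, $m\times m$ for types $(A,A)$, $(A,B)$, $(B,B)$, and zero blocks of size $m\times1$ for type $(B,A)$), has rank $\operatorname{rk}M$.

The proof occupies Sections 6 to 8. A $T$-matrix $M$ acts on row vectors by right multiplication, and so represents a homomorphism
$$\bigoplus_{\text{rows }i}Te_i\longrightarrow\bigoplus_{\text{columns }j}Te_j ,$$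
with composition given by the matrix product (first map on the left). We shall construct a left $T$-module $G$ whose endomorphism ring is a division ring and for which $\operatorname{Hom}(Te_A,G)$ and $\operatorname{Hom}(Te_B,G)$ have dimensions $1$ and $m$. Then $\widehat M$ will be the matrix of $\operatorname{Hom}(-,G)$ applied to this map.

## 6. Finitely presented $T$-modules and the function $\chi$

A left $T$-module $H$ is a triple $(U,V,\varphi)$ with $U=e_AH$, $V=e_BH$ and an $A$-linear map $\varphi:X\otimes_BV\to U$. Here $Te_A=(A,0)$, which is simple, and $Te_B=(X,B,\mathrm{id})$.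

**Lemma 6.1.** A module is projective if and only if $\varphi$ is injective, and it is then a direct sum of $\dim_BV$ copies of $Te_B$ and $\dim_A\operatorname{coker}\varphi$ copies of $Te_A$. Submodules of projective modules are projective.

*Proof.* If $\varphi$ is injective, the submodule generated by $V$ is $(\operatorname{im}\varphi,V)\cong(X\otimes_BV,V)$, a direct sum of $\dim_BV$ copies of $Te_B$. A complement of $\operatorname{im}\varphi$ in $U$ is a direct sum of copies of $Te_A$. Conversely $\varphi$ is injective for free modules, hence for their summands. If $(U',V')$ is a submodule of $(U,V)$ with $\varphi$ injective, then $X\otimes_BV'\to X\otimes_BV\to U$ is injective, since $B$ is a division ring. $\square$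

For a f.g. projective $P\cong(Te_A)^a\oplus(Te_B)^b$ the pair $(a,b)$ is therefore unique. Put $\chi(P)=a+mb$. This is additive on direct sums, and positive for $P\ne0$. A finitely presented (f.p.) module is, up to isomorphism, $H=Q/P$ with $P\subseteq Q$ f.g. projective, and we put $\chi(H)=\chi(Q)-\chi(P)$. If $Q/P\cong Q'/P'$, Schanuel's lemma gives $Q\oplus P'\cong Q'\oplus P$, so $\chi(H)$ is well defined.

**Lemma 6.2.** (a) If $H$ is f.p. and $L\subseteq H$ is f.g., then $L$ and $H/L$ are f.p. and $\chi(H)=\chi(L)+\chi(H/L)$. (b) Kernels of maps between f.p. modules are f.g., and so are intersections of two f.g. submodules of a f.p. module. (c) For f.g. submodules $L_1,L_2$ of a f.p. module, $\chi(L_1+L_2)+\chi(L_1\cap L_2)=\chi(L_1)+\chi(L_2)$. (d) Extensions and pushouts of f.p. modules are f.p.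

*Proof.* (a) Let $H=Q/P$. Then $L=Q_1/P$ with $Q_1$ f.g., since $P$ is f.g. By Lemma 6.1 $Q_1$ is projective, and $H/L\cong Q/Q_1$. The formula follows. (b) First let $H\to H'$ be an epimorphism of f.p. modules, $H=Q/P$, $H'=Q'/P'$. The kernel $P''$ of $Q\to H\to H'$ satisfies $P''\oplus Q'\cong P'\oplus Q$ by Schanuel's lemma, so it is f.g., and it maps onto the kernel of $H\to H'$. For an arbitrary map, the image is f.g., hence f.p. by (a), and the epimorphism to the image has f.g. kernel. Finally $L_1\cap L_2$ is the kernel of $L_1\to H/L_2$. (c) $(L_1+L_2)/L_2\cong L_1/(L_1\cap L_2)$, and (a) applies. (d) Let $0\to H_1\to H\to H_2\to0$ be exact with $H_1,H_2$ f.p. Choose f.g. projectives mapping onto $H_1$ and $H_2$ and lift the second map to $H$. Their sum maps onto $H$, with kernel an extension of two f.g. kernels. A pushout of $H_1\leftarrow P'\to H_2$ is $H_1\oplus H_2$ modulo a f.g. submodule, so (a) applies. $\square$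

**Lemma 6.3.** If $Q_1\subseteq Q_2\subseteq\cdots$ are f.g. submodules of a f.g. projective module with $\chi(Q_i)$ bounded, the chain stops. Hence a nonempty family of f.g. submodules of a f.g. projective module that is closed under sums and has bounded $\chi$ has a largest member.

*Proof.* The union $Q_\infty$ is projective, so it is a direct sum of copies of $Te_A$ and $Te_B$. If there are infinitely many summands, some finite subsum $Q_0$ has $\chi(Q_0)$ above the bound. But $Q_0\subseteq Q_i$ for some $i$, and $Q_0$ is a direct summand of $Q_\infty$, hence of $Q_i$. So $\chi(Q_0)\le\chi(Q_i)$, a contradiction. Thus $Q_\infty$ is f.g. and equals some $Q_i$. For the second claim, the family has a maximal member, since otherwise it would contain a strictly ascending chain, and closure under sums makes this member largest. $\square$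

**Definition 6.4.** A f.p. module $H$ is nonnegative if $\chi(L)\ge0$ for all f.g. $L\subseteq H$, positive if $\chi(L)>0$ for all f.g. $0\ne L\subseteq H$, and null if it is nonnegative with $\chi(H)=0$.

F.g. projectives are positive, by Lemma 6.1. For another example let $\dim({}_AX)=q$ be finite. The simple module $(0,B)=Te_B/(X,0)$ has $(X,0)\cong(Te_A)^q$, so its $\chi$ is $m-q$. It is positive if $q<m$, null if $q=m$, and not nonnegative if $q>m$.

**Lemma 6.5.** (a) If $H$ is null and $H'$ is positive, then $\operatorname{Hom}(H,H')=0$. (b) If $H$ is null and $L\subseteq H$ is f.g. with $\chi(L)=0$, then $H/L$ is null. (c) If $H\subseteq H'$ are f.p. with $H$ and $H'/H$ nonnegative, then $H'$ is nonnegative. In particular extensions of null modules are null. (d) Let $H\subseteq H'$ be f.p. with $H$ positive and $H'/H$ null. Then $H'$ has a largest f.g. submodule $\tau$ with $\chi(\tau)=0$; the module $H'/\tau$ is positive, and $H\to H'/\tau$ is injective with null cokernel.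

*Proof.* (a) Let $I$ be the image of a map $H\to H'$. Its kernel is f.g., so $\chi(I)=-\chi(\ker)\le0$, and $I=0$ because $H'$ is positive.

(b) A f.g. submodule of $H/L$ is $L'/L$ with $L'$ f.g., and $\chi(L'/L)=\chi(L')\ge0$. Also $\chi(H/L)=0$.

(c) For f.g. $L\subseteq H'$ we have $\chi(L)=\chi(L\cap H)+\chi(L/(L\cap H))$. Here $L\cap H$ is a f.g. submodule of $H$, and $L/(L\cap H)$ embeds in $H'/H$. So both terms are $\ge0$.

(d) By (c) $H'$ is nonnegative. If $L_1,L_2$ are f.g. submodules with $\chi=0$, then $\chi(L_1+L_2)+\chi(L_1\cap L_2)=0$ with both terms $\ge0$, so $\chi(L_1+L_2)=0$. Write $H'=Q/P$. The preimages in $Q$ of these submodules are f.g. with constant value $\chi=\chi(P)$, so Lemma 6.3 gives the largest one, $\tau$. Next, $\chi(\tau\cap H)+\chi(\tau/(\tau\cap H))=0$ with both terms $\ge0$, the second because $\tau/(\tau\cap H)\subseteq H'/H$. So $\chi(\tau\cap H)=0$, and $\tau\cap H=0$ since $H$ is positive. Thus $H\to H'/\tau$ is injective. A f.g. submodule $L/\tau\ne0$ has $\chi(L/\tau)=\chi(L)\geq0$, and not $0$, by the choice of $\tau$. So $H'/\tau$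 is positive. The cokernel is $(H'/H)/((\tau+H)/H)$ with $(\tau+H)/H\cong\tau$, so it is null by (b). $\square$

## 7. The module $G$

Let $P_0=Te_A$, so $\chi(P_0)=1$. Let $\Lambda$ be the class of pairs $(H,i)$ with $H$ positive, $i:P_0\to H$ injective and $H/iP_0$ null. A morphism $(H,i)\to(H',i')$ is a homomorphism $f:H\to H'$ with $fi=i'$. F.p. modules form a set up to isomorphism, so we keep one pair from each isomorphism class. Then $(P_0,\mathrm{id})\in\Lambda$, and $\chi(H)=1$ for all $(H,i)\in\Lambda$.

**Lemma 7.1.** Between two objects of $\Lambda$ there is at most one morphism, every morphism is injective, and $\Lambda$ is directed.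

*Proof.* The difference of two morphisms $H\to H'$ factors through the null module $H/iP_0$, so it is $0$ by Lemma 6.5(a). Let $f$ be a morphism. As $fH/i'P_0$ is a f.g. submodule of the null module $H'/i'P_0$, we have $\chi(fH)\ge1$. But $\chi(fH)=1-\chi(\ker f)$, so $\chi(\ker f)\le0$, and $\ker f=0$ as $H$ is positive. Given $(H,i),(H',i')$, the pushout of $H$ and $H'$ over $P_0$ contains $H$ with quotient $H'/i'P_0$, which is null. Lemma 6.5(d) gives a positive quotient $H''$ of it that contains $H$ with $H''/H$ null, and then $H''/P_0$ is null by Lemma 6.5(c). So $H''$ with the composed map $P_0\to H''$ is, up to isomorphism, in $\Lambda$, and both $H$ and $H'$ map to it. $\square$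

So $\Lambda$ is a directed ordered set. Let $G=\varinjlim_\Lambda H$. It is a directed union of the modules $H$, and we let $\iota:P_0\to G$ be the inclusion.

**Lemma 7.2.** If $\alpha:P'\to L$ is an injective map of f.p. modules with null cokernel, every map $f:P'\to G$ extends uniquely along $\alpha$ to a map $L\to G$.

*Proof.* The difference of two extensions induces a map $L/\alpha P'\to G$. Its image is f.g. and lies in some $H\in\Lambda$, so it is $0$ by Lemma 6.5(a). For existence, $f$ has image in some $H\in\Lambda$. The pushout of $H$ and $L$ over $P'$ contains $H$ with quotient $L/\alpha P'$, which is null. As in Lemma 7.1, parts (d) and (c) of Lemma 6.5 give a quotient $H''\supseteq H$ of the pushout which lies in $\Lambda$. By uniqueness of morphisms, $H\to H''\to G$ is the inclusion of $H$. So $L\to H''\to G$ extends $f$. $\square$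

**Lemma 7.3.** Restriction $\operatorname{End}_T(G)\to\operatorname{Hom}(P_0,G)$ is bijective, and $\operatorname{End}_T(G)$ is a division ring.

*Proof.* By Lemma 7.2 a map $P_0\to G$ extends uniquely to every $H\in\Lambda$. By uniqueness these extensions are compatible, so they give exactly one endomorphism of $G$.

Now let $0\ne g:P_0\to G$, with image in $H\in\Lambda$, and let $\tilde g\in\operatorname{End}(G)$ be its extension. As $P_0$ is simple, $g$ is injective. We have $\chi(H/gP_0)=1-1=0$, and a f.g. submodule $H_1/gP_0$ has $\chi=\chi(H_1)-1\ge0$, because $H_1\ne0$ and $H$ is positive. So $H/gP_0$ is null, and by Lemma 7.2 there is $j:H\to G$ with $jg=\iota$. Let $\tilde h\in\operatorname{End}(G)$ extend the restriction of $j$ to $P_0\subseteq H$. By uniqueness $\tilde h|_H=j$. Therefore $\tilde h\tilde g|_{P_0}=jg=\iota$, and $\tilde h\tilde g=1$. So every nonzero element has a left inverse. The left inverse $\tilde h$ is nonzero, so it has a left inverse too, and this must be $\tilde g$. Hence $\operatorname{End}(G)$ is a division ring. $\square$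

## 8. Ranks are inner ranks: proof of Theorem 5.3

Put $F=\operatorname{End}(G)^{op}$, acting on the right of $G$. Identify $\operatorname{Hom}(Te_A,G)=e_AG$ and $\operatorname{Hom}(Te_B,G)=e_BG$, and identify $\iota$ with the element $\iota(e_A)$. By Lemma 7.3, $e_AG=\iota F$ has dimension $1$.

**Step 1: inner rank in terms of submodules.** This step replaces factorizations by submodules, on which $\chi$ can act. For $\alpha:P\to Q$ between f.g. projectives, let $\operatorname{rk}\alpha$ be the least $\chi(Z)$ over factorizations $P\to Z\to Q$ with $Z$ f.g. projective. If $M$ represents $\alpha$, then $\operatorname{rk}\alpha=\operatorname{rk}M$. We have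
$$\operatorname{rk}\alpha=\min\{\chi(Q_1):\ Q_1\text{ f.g.},\ \alpha P\subseteq Q_1\subseteq Q\}. \tag{5}$$
Indeed each such $Q_1$ gives a factorization. Conversely the image of $Z$ in $Q$ is projective, hence a direct summand of $Z$, so its $\chi$ is at most $\chi(Z)$.

**Step 2: full maps.** This step finds maps that $\operatorname{Hom}(-,G)$ turns into bijections. Call $\alpha$ full if $\chi(P)=\chi(Q)=\operatorname{rk}\alpha$. A full map is injective: $P\cong\ker\alpha\oplus\operatorname{im}\alpha$ and $\chi(\operatorname{im}\alpha)\ge\operatorname{rk}\alpha=\chi(P)$, so $\chi(\ker\alpha)=0$. Its cokernel is null: the total value is $\chi(Q)-\chi(P)=0$, and if $Q_1\supseteq\alpha P$ is f.g., then $\chi(Q_1)\ge\operatorname{rk}\alpha=\chi(\alpha P)$. So by Lemma 7.2 a full map induces a bijection $\operatorname{Hom}(Q,G)\to\operatorname{Hom}(P,G)$.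

**Step 3: dimensions and the maps $\theta,\rho,\xi$.** Let $\sigma:(Te_A)^m\to Te_B$ be given by the column $(x_i)$. It is full. Indeed both modules have $\chi=m$, and a factorization of weight $a+mb<m$ has $b=0$ and $a<m$, so that the $x_i$ would lie in a left $A$-space of dimension less than $m$. Hence
$$e_BG\to(e_AG)^m,\qquad h\mapsto(x_ih)_i,$$
is bijective, $\dim(e_BG)_F=m$, and $\dim\operatorname{Hom}(P,G)_F=\chi(P)$ for all f.g. projective $P$. Choose the basis $\iota$ of $e_AG$ and the basis $h_1,\dots,h_m$ of $e_BG$ with $x_ih_j=\delta_{ij}\iota$. Define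
$$a\iota=\iota\,\theta(a),\qquad bh_j=\sum_ih_i\,\rho(b)_{ij},\qquad xh_j=\iota\,\xi(x)_j .$$
These are the matrices of left multiplications, so $\theta$ and $\rho$ are ring homomorphisms, and
$$axbh_j=\sum_iaxh_i\rho(b)_{ij}=\sum_ia\iota\,\xi(x)_i\rho(b)_{ij}=\iota\,\theta(a)\bigl(\xi(x)\rho(b)\bigr)_j$$
shows $\xi(axb)=\theta(a)\xi(x)\rho(b)$. Also $\xi(x_i)=\varepsilon_i$. If $M$ represents $\alpha:P\to Q$, then $\operatorname{Hom}(\alpha,G)$ is the map $\bigoplus_je_jG\to\bigoplus_ie_iG$, $(g_j)\mapsto(\sum_jM_{ij}g_j)_i$, and its matrix in the chosen bases is $\widehat M$. It remains to show that $\operatorname{Hom}(\alpha,G)$ has rank $r:=\operatorname{rk}\alpha$.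

**Step 4: the rank is at most $r$.** A factorization $M=\Gamma\Delta$ with $a$ and $b$ middle labels gives $\widehat M=\widehat\Gamma\widehat\Delta$ with middle size $a+mb$.

For the other inequality choose by (5) a f.g. $Q_1$ with $\alpha P\subseteq Q_1\subseteq Q$ and $\chi(Q_1)=r$. Then $\operatorname{Hom}(\alpha,G)$ factors as
$$\operatorname{Hom}(Q,G)\to\operatorname{Hom}(Q_1,G)\to\operatorname{Hom}(P,G).$$
We show that the first map is onto and the second is injective. Then the rank is $\dim\operatorname{Hom}(Q_1,G)=\chi(Q_1)=r$.

**Step 5: injectivity.** Suppose $0\ne f:Q_1\to G$ kills $\alpha P$. Then $fQ_1$ lies in some positive $H\in\Lambda$, so $\chi(fQ_1)>0$. The kernel of $f$ is f.g., contains $\alpha P$, and has $\chi(\ker f)=r-\chi(fQ_1)<r$. This contradicts (5).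

**Step 6: surjectivity.** The plan is to complete the inclusion $Q_1\to Q$ to a full map. Choose $s$ maximal such that for some $\beta:(Te_A)^s\to Q$ the map
$$\gamma=(\mathrm{incl},\beta):\ Q':=Q_1\oplus(Te_A)^s\to Q$$
has rank $r':=r+s$. Such an $s$ exists: $s=0$ is possible because $r=\operatorname{rk}\alpha\le\operatorname{rk}(\mathrm{incl})\le\chi(Q_1)=r$, and always $r+s\le\chi(Q)$. Suppose that $r'<\chi(Q)$.

Let $x\in e_AQ$. By maximality of $s$ the map $(\gamma,x):Q'\oplus Te_A\to Q$ does not have rank $r'+1=\chi(Q'\oplus Te_A)$, so its rank is at most $r'$, and by (5) there is a f.g. $Q_x\supseteq\gamma Q'+Tx$ with $\chi(Q_x)\le r'$. Since $\operatorname{rk}\gamma=r'$, every f.g. submodule of $Q$ that contains $\gamma Q'$ has $\chi\ge r'$. So $\chi(Q_x)=r'$. The f.g. submodules $L\supseteq\gamma Q'$ with $\chi(L)=r'$ are closed under sums, because $\chi(L_1+L_2)+\chi(L_1\cap L_2)=2r'$ with both terms $\ge r'$. By Lemma 6.3 there is a largest one, $Q^*$, and $e_AQ\subseteq Q^*$.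

Now write $Q=(Te_A)^a\oplus(Te_B)^b$ and $\delta=\mathrm{id}^a\oplus\sigma^b:(Te_A)^{a+mb}\to Q$. This map is injective with cokernel $(\operatorname{coker}\sigma)^b$, which is null by Step 2 and Lemma 6.5(c). Its image is generated by elements of $e_AQ$, so it lies in $Q^*$. As $Q^*/\operatorname{im}\delta$ is a f.g. submodule of a null module, $\chi(Q^*)\ge\chi(\operatorname{im}\delta)=\chi(Q)>r'$, a contradiction.

Hence $r'=\chi(Q)$. Since $\chi(Q')=r+s=r'$, the map $\gamma$ is full, and by Step 2
$$\operatorname{Hom}(Q,G)\cong\operatorname{Hom}(Q_1,G)\oplus\operatorname{Hom}((Te_A)^s,G)$$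
via $\gamma$. So restriction to $Q_1$ is onto. $\square$

## 9. The mirror theorem and a lemma on tight factorizations

The right step needs Theorem 5.3 with the sides exchanged.

**Theorem 9.1.** If $y_1,\dots,y_n\in X$ are right $B$-independent, there are a division ring $F$, ring homomorphisms $\theta:B\to F$, $\rho:A\to M_n(F)$ and an additive map $\xi:X\to F^n$ (columns) with $\xi(axb)=\rho(a)\xi(x)\theta(b)$ and $\xi(y_j)=\varepsilon_j$, such that for every $T$-matrix $M$ the matrix $\widehat M$ (blocks $n\times n$, $n\times1$, $1\times1$ for types $(A,A)$, $(A,B)$, $(B,B)$, and zero blocks for type $(B,A)$) has rank $\operatorname{rk}'M$, the inner rank computed with weight $n$ for type $A$ and weight $1$ for type $B$.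

*Proof.* Put $A^\circ=B^{op}$, $B^\circ=A^{op}$, and regard $X^\circ=X$ as an $A^\circ$-$B^\circ$-bimodule. Let $T^\circ=\begin{pmatrix}A^\circ&X^\circ\\0&B^\circ\end{pmatrix}$. The $y_j$ are left $A^\circ$-independent. Relabel $A$ as $B^\circ$ and $B$ as $A^\circ$. Then transposition is a bijection from $T$-matrices to $T^\circ$-matrices, and $(\Gamma\Delta)^t=\Delta^t\Gamma^t$, with the second product over $T^\circ$. So $\operatorname{rk}'M$ is the inner rank of $M^t$ over $T^\circ$ with weight $1$ for $A^\circ$ and weight $n$ for $B^\circ$.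

Let $F^\circ,\theta^\circ,\rho^\circ,\xi^\circ$ be given by Theorem 5.3 for $T^\circ$, and put $F=(F^\circ)^{op}$, $\theta=\theta^\circ$, $\rho(a)=\rho^\circ(a)^t$, $\xi(x)=\xi^\circ(x)^t$. Then $\theta:B\to F$ is a ring homomorphism. Since $\rho^\circ$ is defined on $A^{op}$, we have $\rho^\circ(aa')=\rho^\circ(a')\rho^\circ(a)$ over $F^\circ$. Transposition is an isomorphism $M_n(F^\circ)^{op}\cong M_n(F)$, so $\rho(aa')=\rho(a)\rho(a')$. Transposing $\xi^\circ(axb)=\theta^\circ(b)\xi^\circ(x)\rho^\circ(a)$ gives $\xi(axb)=\rho(a)\xi(x)\theta(b)$. Finally $\widehat M$ is the transpose of $\widehat{M^t}$, and transposition from $F^\circ$ to $F$ preserves rank. $\square$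

In both theorems $\theta$ and $\rho$ are injective, since $A$ and $B$ are division rings. Also $\xi$ is injective: for $x\ne0$ the $1\times1$ matrix $(x)$ has nonzero inner rank.

Here is how we shall use these theorems. We express a supposed relation in $F$ by a matrix of the form
$$\begin{pmatrix}I_q&d\\v&g\end{pmatrix},\qquad\text{of rank } q+\operatorname{rank}(g-vd), \tag{6}$$
the formula being block elimination. If the relation says $g-vd=0$, the rank is only $q$, and the $T$-matrix has a factorization of weight at most $q$. The identity block makes this factorization tight, and the next lemma extracts its content.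

**Lemma 9.2.** Let $M$ be a $T$-matrix whose columns are labelled $B,\dots,B$ ($s$ times) and $A$ (once), and let $M=\Gamma\Delta$ with $a$ middle labels $A$ and $b$ middle labels $B$. Then there are $t\ge s-b$, a matrix $\mathcal E\in B^{s\times t}$ with right $B$-independent columns, and $\mathcal K\subseteq\{1,\dots,s\}$ with $|\mathcal K|=t$, such that the rows of $\mathcal E$ in $\mathcal K$ form the identity matrix, and:

(a) for each row $(c\,|\,0)$ of $M$ of type $B$, $c\,\mathcal E=0$;

(b) the vectors $(\mathbf u\mathcal E,w)\in X^t\oplus A$, where $(\mathbf u\,|\,w)$ runs through the rows of $M$ of type $A$, span a left $A$-space of dimension at most $a$.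

*Proof.* Write $\Delta=\begin{pmatrix}\Delta_{AB}&\delta\\\Delta_{BB}&0\end{pmatrix}$, with the middle labels $A$ first. Let the columns of $\mathcal E$ be a basis of the right kernel of $\Delta_{BB}\in B^{b\times s}$ in $B^s$. Then $t\ge s-b$. As $\mathcal E$ has rank $t$, some $t$ of its rows form an invertible matrix $\mathcal E_{\mathcal K}$, and we replace $\mathcal E$ by $\mathcal E\mathcal E_{\mathcal K}^{-1}$. A row of $\Gamma$ of type $B$ is $(0\,|\,\gamma)$, so $c\,\mathcal E=\gamma\Delta_{BB}\mathcal E=0$. A row $(\alpha\,|\,\beta)$ of $\Gamma$ of type $A$ gives $\mathbf u\mathcal E=\alpha\Delta_{AB}\mathcal E+\beta\Delta_{BB}\mathcal E=\alpha\Delta_{AB}\mathcal E$ and $w=\alpha\delta$. So $(\mathbf u\mathcal E,w)$ is a left $A$-combination of the $a$ rows of $(\Delta_{AB}\mathcal E\,|\,\delta)$. $\square$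

We write $\mathcal E_i$ for the $i$-th row of $\mathcal E$ and index its columns by $\mathcal K$, so $\mathcal E_k=\varepsilon_k$ for $k\in\mathcal K$.

## 10. The left step: $C\subseteq\sum D'u_j$ and $B_0'=C$

**Proposition 10.1.** From a state $(D\subseteq C)$ we get a state $(D'\subseteq C')$ with $D\subseteq D'$, $C\subseteq C'$, the same $u_j,v_l,w_k$, and $C\subseteq\sum_jD'u_j$.

**Step 1: enlarging $D$.** We look for $D'$ and $\rho:C\to M_m(D')$ as in Section 4. Apply Theorem 5.3 to $A=D$, $B=C$, $X={}_DC_C$, $x_j=u_j$. We get a division ring $D'\supseteq D$, a homomorphism $\rho:C\to M_m(D')$, the row space $P:=D'^m$, which is a $D'$-$C$-bimodule via $\rho$, and $\xi:C\hookrightarrow P$ with $\xi(u_j)=\varepsilon_j$. Put $e=\varepsilon_1=\xi(1)$. Then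
$$\xi(c)=ec=\varepsilon_1\rho(c)\quad(c\in C),\qquad \xi(d)=de=ed\quad(d\in D). \tag{7}$$

**Step 2: elements that $e$ carries into $D'e$.** We show, for later use: if $c\in C$ and $ec\in D'e$, then $c\in D$. The matrix $\binom1c$ (rows $A,A$, column $B$) has $\widehat M$ with rows $e$ and $ec$, of rank $1$. So its inner rank is $1$, with weights $1$ and $m\ge2$, and Example 5.2 (whose argument needs only $m\ge2$) gives $c\in D$.

**Step 3: the columns $w_k$ are independent over $C$.** This is the heart of the construction: if $c_1,\dots,c_s\in C$ and $\sum_k\rho(c_k)w_k=0$ in $D'^m$, then all $c_k=0$. Let $M$ have rows $(k,j)$, $k\le s$, $j\le m$, of type $A$, and one last row of type $B$; let it have $s$ columns of type $B$ and one column $*$ of type $A$, with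
$$M_{(k,j),k'}=\delta_{kk'}u_j,\qquad M_{(k,j),*}=w_{kj},\qquad\text{last row }(c_1,\dots,c_s\,|\,0).$$
Since $\xi(u_j)=\varepsilon_j$,
$$\widehat M=\begin{pmatrix}I_{sm}&w\\(\rho(c_1),\dots,\rho(c_s))&0\end{pmatrix},$$
where $w$ is the column with blocks $w_1,\dots,w_s$. By (6) its rank is $sm+\operatorname{rank}(-\sum_k\rho(c_k)w_k)=sm$. So $M=\Gamma\Delta$ with $a+mb\le sm$. Take $t$, $\mathcal E\in C^{s\times t}$ and $\mathcal K$ from Lemma 9.2. Then $(c_1,\dots,c_s)\mathcal E=0$, and the vectors
$$(u_j\mathcal E_k,\,w_{kj})\in C^t\oplus D$$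
span a left $D$-space of dimension at most $a\le m(s-b)\le mt$. The $mt$ vectors with $k\in\mathcal K$ are $(u_j\varepsilon_k,w_{kj})$. They are left $D$-independent, because the $u_j$ are, so they form a basis of the span. Suppose there is some $k\notin\mathcal K$. Then
$$(u_j\mathcal E_k,w_{kj})=\sum_{l\in\mathcal K}\sum_i\lambda_{jil}\,(u_i\varepsilon_l,w_{li}),\qquad\lambda_{jil}\in D .$$
The first components say $u_j\mathcal E_{kl}=\sum_i\lambda_{jil}u_i\in N$ for all $j$. That is, $\mathcal E_{kl}\in B_0$ and $\lambda_{jil}=\rho_0(\mathcal E_{kl})_{ji}$. The last components then say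
$$w_k=\sum_{l\in\mathcal K}\rho_0(\mathcal E_{kl})w_l .$$
This contradicts the left $B_0$-independence of the $w_k$. Hence $\mathcal K=\{1,\dots,s\}$ and $\mathcal E=I$, so $(c_1,\dots,c_s)\mathcal E=0$ gives $c_k=0$ for all $k$.

**Step 4: enlarging $C$.** Now we need a division ring that contains $D'$, $C$ and $P$. Apply Theorem 5.3 with $m=1$ to $A=D'$, $B=C$, $X=P$, $x_1=e$. We get a division ring $C'$ with embeddings of $D'$, $C$ and $P$, compatible with the bimodule structure, such that $e\mapsto1$. As $de=ed$ for $d\in D$, the two embeddings of $D$ agree. Since $\xi(c)=ec\mapsto c$, in particular $\varepsilon_j=eu_j\mapsto u_j$. So inside $C'$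
$$D\subseteq D'\subseteq C',\qquad C\subseteq P=\sum_jD'u_j ,$$
and the $u_j$ are left $D'$-independent. Moreover $\varepsilon_i\rho(c)=\sum_j\rho(c)_{ij}\varepsilon_j$ becomes
$$u_ic=\sum_j\rho(c)_{ij}u_j\qquad(c\in C). \tag{8}$$

**Step 5: the $v_l$ are right $D'$-independent.** Let $\sum_lv_ld_l=0$ in $C'$ with $d_l\in D'$. Over $\begin{pmatrix}D'&P\\0&C\end{pmatrix}$, with weights $1,1$, let
$$M=\begin{pmatrix}eI_n&d\\v&0\end{pmatrix},\qquad\text{rows }A^n,B;\ \text{columns }B^n,A .$$
By (6), $\widehat M=\begin{pmatrix}I_n&d\\v&0\end{pmatrix}$ has rank $n$, so $M=\Gamma\Delta$ with $a+b\le n$. Lemma 9.2 gives $\mathcal E\in C^{n\times t}$ with $t\ge n-b\ge a$ and $v\,\mathcal E=0$, such that the vectors $(e\mathcal E_i,d_i)\in P^t\oplus D'$ span a left $D'$-space of dimension at most $a\le t$. The $t$ vectors $(e\varepsilon_k,d_k)$ with $k\in\mathcal K$ are left $D'$-independent, so they form a basis of the span. For $i\notin\mathcal K$, comparing first components gives $e\mathcal E_{ik}\in D'e$, so $\mathcal E_{ik}\in D$ by Step 2. Hence $\mathcal E$ has entries in $D$. Each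 of its columns is nonzero and $v\,\mathcal E=0$, so the right $D$-independence of the $v_l$ forces $t=0$. Then $a=0$, the span is $0$, and all $d_i=0$.

**Step 6: $B_0'=C$.** Here $N'=\sum_jD'u_j=P$, so $B_0'=\{z\in C':Pz\subseteq P\}$. Clearly $C\subseteq B_0'$, and by (8) $\rho_0'|_C=\rho$. Let $z\in B_0'$. Then $z=1z$ is an element $p$ of $P$, and $u_2z$ is an element $q$ of $P$. Over the ring of Step 5 the matrix $\begin{pmatrix}e&p\\\varepsilon_2&q\end{pmatrix}$ (rows $A,A$, columns $B,B$) becomes $\begin{pmatrix}1&z\\u_2&u_2z\end{pmatrix}$, of rank $1$. So it has inner rank $1$, that is, it factors through one label. If this label is $A$, then $e=\varepsilon_1$ and $\varepsilon_2$ are left multiples, with factors in $D'$, of one element of $P$, so they are left $D'$-dependent, which is false. So it is $B$: we have $e=p_1c_1$ and $p=p_1c_2$ with $p_1\in P$, $c_i\in C$. Then $c_1\ne0$ and $p=ec_1^{-1}c_2$, which says $z=c_1^{-1}c_2\in C$.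

By Step 3 the $w_k$ are left $B_0'$-independent. So $(D'\subseteq C')$ is a state, and $C\subseteq\sum_jD'u_j$ by Step 4. $\square$

## 11. The right step: $C\subseteq\sum v_lD'$ and $B_0'=B_0$

**Proposition 11.1.** From a state $(D\subseteq C)$ we get a state $(D'\subseteq C')$ with $D\subseteq D'$, $C\subseteq C'$, the same $u_j,v_l,w_k$, and $C\subseteq\sum_lv_lD'$.

**Step 1: enlarging $D$.** We use the mirror theorem to make the $v_l$ a right basis. Apply Theorem 9.1 to $A=C$, $B=D$, $X={}_CC_D$, $y_l=v_l$. We get a division ring $D'\supseteq D$, the column space $Y:=D'^n$, a $C$-$D'$-bimodule via $\rho:C\to M_n(D')$, and $\xi:C\hookrightarrow Y$ with $\xi(v_l)=\varepsilon_l$. With $e=\varepsilon_1=\xi(1)$ we have $\xi(c)=ce$ for $c\in C$, and $\xi(d)=de=ed$ for $d\in D$.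

**Step 2: independence of at most $n$ elements survives.** We show: if $c_1,\dots,c_s\in C$ are right $D$-independent and $s\le n$, then $c_1e,\dots,c_se$ are right $D'$-independent. Otherwise the row $(c_1,\dots,c_s)$ (row $A$, columns $B^s$), for which $\widehat M$ has the columns $c_ie$, has a factorization with $na+b\le s-1<n$. So $a=0$ and $b\le s-1$, and the $c_i$ lie in a right $D$-space of dimension less than $s$, a contradiction.

In particular, if $ce=ed'$ with $c\in C$, $d'\in D'$, then $c=d'\in D$. Indeed by the case $s=2$ the elements $1,c$ are right $D$-dependent, so $c\in D$. Then $ed'=ce=ec$ gives $d'=c$.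

**Step 3: enlarging $C$.** Apply Theorem 5.3 with $m=1$ to $A=C$, $B=D'$, $X=Y$, $x_1=e$. We get a division ring $C'$ that contains $C$, $D'$ and $Y$ compatibly, with $e=1$. The embeddings of $D$ agree since $de=ed$. We have $ce\mapsto c$, $ed'\mapsto d'$ and $\varepsilon_l=v_le\mapsto v_l$. So $Y=\sum_lv_lD'\subseteq C'$, the $v_l$ are right $D'$-independent, and $C\subseteq Y$.

**Step 4: relations with coefficients from $Y$.** This is the control over $C'$ that we need on the left side. Let $c_1,\dots,c_q\in C$ be left $D$-independent, $y_i\in Y$, and $\sum_iy_ic_i=0$ in $C'$. We show that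
$$y_i=\kappa_ie\ \text{ with }\kappa_i\in C,\qquad\text{and}\qquad\sum_i\kappa_ic_i=0. \tag{9}$$
Over $\begin{pmatrix}C&Y\\0&D'\end{pmatrix}$, with weights $1,1$, let $M=\begin{pmatrix}eI_q&c\\y&0\end{pmatrix}$ with rows $A^{q+1}$ and columns $B^q,A$. By (6), $\widehat M$ has rank $q+\operatorname{rank}(-\sum y_ic_i)=q$, so $M=\Gamma\Delta$ with $a+b\le q$. Lemma 9.2 gives $\mathcal E\in D'^{q\times t}$ with $t\ge q-b\ge a$, such that the vectors
$$r_i=(e\mathcal E_i,c_i)\quad(i\le q),\qquad r_0=\Bigl(\sum_iy_i\mathcal E_i,\,0\Bigr)$$
in $Y^t\oplus C$ span a left $C$-space of dimension at most $a\le t$. The $t$ vectors $r_k=(e\varepsilon_k,c_k)$, $k\in\mathcal K$, are left $C$-independent, because $ce=0$ only for $c=0$. So they form a basis of the span. If $i\notin\mathcal K$, write $r_i=\sum_{k\in\mathcal K}\kappa_kr_k$ with $\kappa_k\in C$. Then $e\mathcal E_{ik}=\kappa_ke$, so $\kappa_k=\mathcal E_{ik}\in D$ by Step 2, and $c_i=\sum_k\kappa_kc_k$ contradicts left $D$-independence. So $\mathcal K=\{1,\dots,q\}$ and $\mathcal E=I$. Now $r_0=(y_1,\dots,y_q,0)=\sum_k\kappa_kr_k$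 for some $\kappa_k\in C$, and this is (9).

**Step 5: the $u_j$ are left $D'$-independent.** Let $\sum_j\lambda_ju_j=0$ with $\lambda_j\in D'$. Apply Step 4 with $y_j=e\lambda_j$ and $c_j=u_j$: then $e\lambda_j=\kappa_je$, so $\lambda_j=\kappa_j\in D$ by Step 2, and $\sum_j\lambda_ju_j=0$ holds in $C$. So all $\lambda_j=0$.

**Step 6: $B_0'=B_0$.** Here the hypothesis $n\ge3$ is used. We have $N'=\sum_jD'u_j=D'N$, so $z\in B_0$ gives $N'z=D'Nz\subseteq N'$, and $B_0\subseteq B_0'$. Conversely let $z\in C'$ with $N'z\subseteq N'$. Write
$$z=1z=\sum_i\lambda_iu_i,\qquad u_jz=\sum_i\lambda_{ji}u_i,\qquad\lambda_i,\lambda_{ji}\in D'.$$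
Then $\sum_i(u_je\lambda_i-e\lambda_{ji})u_i=0$ in $C'$, with coefficients in $Y$. By Step 4,
$$u_je\lambda_i-e\lambda_{ji}=\kappa e\qquad\text{for some }\kappa=\kappa_{ji}\in C. \tag{10}$$
Let $j\ge2$. Then $u_j\notin D$, as $1,u_j$ are left $D$-independent, and hence $1,u_j$ are right $D$-independent. If $\kappa\notin D+u_jD$, then $1,u_j,\kappa$ are right $D$-independent, and since $n\ge3$, Step 2 says that $e,u_je,\kappa e$ are right $D'$-independent. This contradicts (10). So $\kappa=d_1+u_jd_2$ with $d_1,d_2\in D$, hence $\kappa e=ed_1+u_jed_2$, and (10) becomes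
$$u_je(\lambda_i-d_2)=e(\lambda_{ji}+d_1).$$
By Step 2, $e$ and $u_je$ are right $D'$-independent, so $\lambda_i=d_2\in D$ and $\lambda_{ji}=-d_1\in D$. As $m\ge2$, an index $j\ge2$ exists, so all $\lambda_i$ lie in $D$, and all $\lambda_{ji}$ with $j\ge2$ lie in $D$. Thus $z\in N\subseteq C$ and $u_jz\in N$ for all $j$, that is, $z\in B_0$.

So $B_0'=B_0$ and $\rho_0'=\rho_0$, and the columns $w_k\in D^m\subseteq D'^m$ are still left $B_0'$-independent. With Steps 3 and 5, $(D'\subseteq C')$ is a state with $C\subseteq\sum_lv_lD'$. $\square$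

## 12. The union of the chain: proof of Theorem 1.4

Start with the state of Example 1.1 and apply Propositions 10.1 and 11.1 in turn. We get states $(D_i\subseteq C_i)$ with the same $u_j,v_l,w_k$. Let $D=\bigcup D_i\subseteq C=\bigcup C_i$; these are division rings. The $u_j$ are left independent and the $v_l$ right independent at every stage, hence over $D$. Every element of $C$ lies in some $C_i$ to which a left step is applied next, and in some $C_i$ to which a right step is applied next. So
$$C=\bigoplus_{j\le m}Du_j=\bigoplus_{l\le n}v_lD,\qquad [C:D]_L=m,\quad[C:D]_R=n .$$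
Define $\rho_\infty:C\to M_m(D)$ by $u_ic=\sum_j\rho_\infty(c)_{ij}u_j$. By Example 1.2, $W$ is $D^m$ with $c\in C$ acting as $\rho_\infty(c)$. Suppose $\sum_{k\le s}c_kw_k=0$ in $W$ with $c_k\in C$. All $c_k$ lie in some $C_i$ to which a left step is applied next. By (8) and the uniqueness of coefficients, $\rho_\infty|_{C_i}$ is the homomorphism $\rho$ of that left step. So $\sum_k\rho(c_k)w_k=0$, and Step 3 of Section 10 gives $c_k=0$ for all $k$. Hence $w_1,w_2,\dots$ are left $C$-independent in $W$, and $\dim({}_CW)=\infty$. $\square$

By Section 2 this proves Theorem 2.3: $S$ need not be left artinian.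

## 13. The first radical layer of $S$

This section is a complement, not used above. It shows that, in general, the left artinian property of $S$ is decided by a double dual of a radical layer of $R$.

**Theorem 13.1.** Let $R$ be left artinian, let ${}_RE_S$ define a Morita duality, and let $J=J(R)$, $K=J(S)$. Then $K/K^2\cong\operatorname{Hom}_R(\operatorname{Hom}_R(J/J^2,E),E)$ as $S$-$S$-bimodules, and the following are equivalent: $S$ is left artinian; $S/K^2$ is left artinian; $\operatorname{Hom}_R(\operatorname{Hom}_R(J/J^2,E),E)$ is a f.g. left $S$-module.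

*Proof.* By the known theorem of Section 2, $S$ is right artinian, so $K$ is nilpotent and $S/K$ is semisimple.

**Step 1: duals of simple modules are simple.** Let $L$ be a simple left $R$-module. It is reflexive, and $L^*\ne0$. If $0\ne Y\subsetneq L^*$, then $L^*/Y$ is reflexive and nonzero, so $(L^*/Y)^*$ is a nonzero submodule of $L^{**}\cong L$, hence all of it. By exactness $Y^*=0$, and as $Y$ is reflexive, $Y=0$, a contradiction. The same holds on the other side.

**Step 2: annihilators agree.** Let $k\in\{1,2\}$. The module $r_E(J^k)=\{x\in E:J^kx=0\}\cong\operatorname{Hom}_R(R/J^k,E)$ has a filtration with at most $k$ factors, which are duals of the f.g. semisimple modules $J^i/J^{i+1}$, $i<k$. By Step 1 these factors are semisimple, so $r_E(J^k)K^k=0$, that is, $r_E(J^k)\subseteq l_E(K^k)=\{x\in E:xK^k=0\}$. The same argument with $l_E(K^k)\cong\operatorname{Hom}_S(S/K^k,E)$ gives the other inclusion. Put $E_k=r_E(J^k)=l_E(K^k)$.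

**Step 3: the bimodule $K/K^2$.** Applying $\operatorname{Hom}_R(-,E)$ to $0\to J/J^2\to R/J^2\to R/J\to0$ gives $\operatorname{Hom}_R(J/J^2,E)\cong E_2/E_1$ as $R$-$S$-bimodules. Next,
$$\operatorname{Hom}_R(E/E_k,E)=\{s\in S:E_ks=0\}=K^k .$$
Here $\supseteq$ is clear. If $s\notin K^k$, then, as $E_S$ is a cogenerator, some map $S/K^k\to E$ does not kill the class of $s$, that is, there is $x\in E$ with $xK^k=0$ and $xs\ne0$. Applying $\operatorname{Hom}_R(-,E)$ to $0\to E_2/E_1\to E/E_1\to E/E_2\to0$ gives $\operatorname{Hom}_R(E_2/E_1,E)\cong K/K^2$.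

**Step 4: the equivalence.** If $S$ is left artinian, so is $S/K^2$. If $S/K^2$ is left artinian, it is left noetherian, so ${}_S(K/K^2)$ is f.g. Conversely let ${}_S(K/K^2)$ be f.g. As $K$ is nilpotent, ${}_SK$ is f.g., say $K=\sum_jSa_j$. Then $K^2=\sum_jKa_j=\sum_{i,j}Sa_ia_j$, and so on, so every ${}_SK^i$ is f.g. Each $K^i/K^{i+1}$ is a f.g. module over the semisimple ring $S/K$, so it has finite left length, and $S$ is left artinian. $\square$
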